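# Minimally $n$-connected digraphs in which no vertex has in-degree and out-degree $n$

Throughout, $n$ is a positive integer. Digraphs are finite, without loops or multiple arcs, but a pair of opposite arcs $xy$, $yx$ is allowed. For a vertex $x$ of a digraph $D$, write $\kappa^+(x;D)$ for its out-degree and $\kappa^-(x;D)$ for its in-degree; we drop $D$ when it is clear.

## 1. Minimally strong digraphs have two vertices of in- and out-degree 1

A digraph is *strong* if every vertex reaches every other along a directed path. Call a digraph on at least two vertices *minimally strong* if it is strong and deleting any arc destroys this. In such a digraph, how many vertices must have in-degree and out-degree both equal to $1$?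

Three examples. In a directed cycle, every vertex has both degrees $1$. Glue two directed cycles at one vertex: the common vertex has both degrees $2$, all others have both degrees $1$. Finally, take the path $v_1,\dots,v_m$ ($m\ge 3$) with both arcs $v_iv_{i+1}$ and $v_{i+1}v_i$ for each $i$. It is minimally strong, since $v_iv_{i+1}$ is the only arc from $\{v_1,\dots,v_i\}$ to the rest, and similarly backwards. Here only $v_1$ and $v_m$ have both degrees $1$. So "two" is the most one can hope for.

**Theorem 1.** Every minimally strong digraph $D$ with $|V(D)|\ge 2$ contains at least two vertices $x$ with $\kappa^+(x;D)=\kappa^-(x;D)=1$.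

The tool is contraction. Let $C$ be a directed cycle of $D$ (length at least $2$). Form $D/C$ by replacing $V(C)$ by one new vertex $c$ and discarding the arcs of $C$. For the moment we keep everything else, including parallel arcs, and an arc outside $E(C)$ joining two vertices of $C$ (a *chord*) becomes a loop at $c$. For instance, if $D$ is the two-way path on $v_1,v_2,v_3$ and $C$ is the $2$-cycle on $v_1,v_2$, then $D/C$ is the $2$-cycle on $c,v_3$.

*Proof.* We use induction on $|V(D)|$. Since $D$ is strong on at least two vertices, it has a directed cycle $C$.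

**Step 1: contraction respects strongness.** *We show that for each arc $e\notin E(C)$, the digraph $D-e$ is strong if and only if $D/C-e$ is strong.* If $D-e$ is strong, a path between two vertices becomes a walk in $D/C-e$ between their images. Conversely, let $D/C-e$ be strong and let $s,t\in V(D)$. Take a path in $D/C-e$ from the image of $s$ to the image of $t$ (possibly trivial). Its arcs are arcs of $D-e$. Whenever it passes through, starts in, or ends in $c$, join the two relevant vertices of $C$ by walking along $C$, which lies in $D-e$. This gives a walk from $s$ to $t$ in $D-e$.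

**Step 2: $D/C$ has no loops and no parallel arcs.** *This ensures that contraction does not change the degrees of the other vertices.* A loop can be deleted from a strong digraph, and so can one of two parallel arcs. If $D$ had a chord $e$ of $C$, or two arcs from one vertex $u\notin V(C)$ to $C$, or two arcs from $C$ to one vertex $u\notin V(C)$, then Step 1 would give an arc $e$ with $D-e$ strong, contradicting minimality. So every vertex other than $c$ has the same degrees in $D$ and in $D/C$.

**Step 3: induction.** *We lift the two vertices from $D/C$ to $D$.* If $V(C)=V(D)$, then $D=C$, because there are no chords, and all vertices (at least two) have both degrees $1$. This includes the case $|V(D)|=2$. Otherwise $D/C$ is strong, it has at least $2$ and fewer than $|V(D)|$ vertices, and by Step 1 it is minimally strong. By induction it has two vertices with both degrees $1$. If neither is $c$, they serve for $D$.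

Suppose one of them is $c$, and let $v\ne c$ be the other. Then exactly one arc of $D$ enters $C$ from outside, say at $u\in V(C)$, and exactly one leaves $C$, say from $u'\in V(C)$. A vertex of $C$ other than $u,u'$ has both degrees $1$ in $D$; if one exists, it and $v$ are the two vertices wanted. If none exists, then $V(C)\subseteq\{u,u'\}$, and as $C$ has length at least $2$, we have $u\ne u'$ and $C$ is the $2$-cycle on $u,u'$. Since $D/C$ is strong with at least two vertices, it has a directed cycle through $c$. In $D$ this cycle must leave $C$ from $u'$ and re-enter at $u$, so it gives a path from $u'$ to $u$ with all interior vertices outside $C$. This path can replace the arc $u'u$ in any walk, so $D-u'u$ is strong, contradicting minimality. $\square$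

Now replace "one path" by "$n$ disjoint paths". What changes?

## 2. From one path to $n$ disjoint paths

**Definition.** A digraph $D$ is *$n$-connected* if $|V(D)|>n$ and $D-S$ is strong for every $S\subseteq V(D)$ with $|S|<n$. It is *minimally $n$-connected* if it is $n$-connected but $D-e$ is not $n$-connected for any arc $e$.

By Menger's theorem, $D$ is $n$-connected if and only if $|V(D)|>n$ and for every ordered pair $x\ne y$ there are $n$ internally disjoint directed paths from $x$ to $y$. We work with the deletion definition. "Minimally $1$-connected" is exactly "minimally strong on at least two vertices".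

**Lemma 1.** In an $n$-connected digraph every vertex satisfies $\kappa^+\ge n$ and $\kappa^-\ge n$. Consequently, if $D$ is $n$-connected and the arc $uv$ has $\kappa^+(u)=n$ or $\kappa^-(v)=n$, then $D-uv$ is not $n$-connected.

*Proof.* Suppose $\kappa^+(x)\le n-1$ and let $S$ be the set of out-neighbors of $x$. Then $|S\cup\{x\}|\le n<|V(D)|$, so $D-S$ contains $x$ and at least one other vertex, and no arc leaves $x$ in $D-S$. So $D-S$ is not strong, a contradiction. Reversing all arcs gives the claim for $\kappa^-$. In the second statement, $D-uv$ has a vertex of out-degree or in-degree $n-1$. $\square$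

Call an arc $e$ of an $n$-connected digraph *critical* if $D-e$ is not $n$-connected. Lemma 1 gives easy minimally $n$-connected digraphs. In the complete digraph on $n+1$ vertices all degrees are $n$; deleting at most $n-1$ vertices leaves a complete digraph, so it is $n$-connected, and every arc is critical by Lemma 1. More generally, for $m>n$ take vertex set $\mathbb Z_m$ with arcs $i\to i+1,\dots,i+n$. After deleting at most $n-1$ vertices, each remaining vertex is at distance at most $n$ from the next remaining one in cyclic order, so there is an arc to it and the rest is strong. All degrees are $n$, so every arc is critical. In these examples every vertex has $\kappa^+=\kappa^-=n$.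

Two results of Hamidoune form the background; we shall not use them.

* (i) Every minimally $n$-connected $D$ satisfies $|\{x:\kappa^+(x;D)=n\text{ or }\kappa^-(x;D)=n\}|\ge n+1$.
* (ii) If $H$ is a non-empty subdigraph of a minimally $n$-connected $D$ with $\kappa^+(x;H)\ge2$ and $\kappa^-(x;H)\ge 2$ for all $x\in V(H)$, then some $x\in V(H)$ has $\kappa^+(x;D)=n$ or $\kappa^-(x;D)=n$.

Both have "or". The question is about "and".

**Conjecture.** Every minimally $n$-connected digraph $D$ contains at least two vertices $x$ with $\kappa^+(x;D)=\kappa^-(x;D)=n$.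

For $n=1$ this is Theorem 1. In general it is false. We shall prove the following two theorems.

**Theorem 2.** For every $n\ge1$, every minimally $n$-connected digraph has a vertex $x$ with $\max\{\kappa^+(x),\kappa^-(x)\}\le n+1$.

**Theorem 3.** For every $n\ge5$ there is a minimally $n$-connected digraph $D$, on $8n^2+4n$ vertices, in which every vertex $v$ has either ($\kappa^-(v)=n$ and $\kappa^+(v)\ge n+1$) or ($\kappa^+(v)=n$ and $\kappa^-(v)\ge n+1$).

So for $n\ge5$ the conjecture fails even with "at least two" weakened to "at least one", and $n+1$ in Theorem 2 cannot be replaced by $n$. The cases $n=2,3,4$ of the conjecture are not decided here.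

**Where the contraction proof stops.** The natural first attempt for $n\ge2$ is to repeat Section 1. Its hinge was Step 2: two arcs from $u$ into $C$ are one too many. This fails at once. In the complete digraph on $n+1$ vertices with $n\ge2$, let $C$ be a $2$-cycle. Every vertex $u$ off $C$ sends two arcs into $C$, and neither can be deleted, because $u$ has out-degree exactly $n$. Merging them lowers the degree of $u$, and the contracted digraph has only $n$ vertices, so it is not $n$-connected. Both the transfer of minimality and the preservation of degrees are lost.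

The next thing to try is counting arcs. It goes surprisingly far, and it tells us what a counterexample can look like.

## 3. The arcs between vertices of large out-degree and vertices of large in-degree

Let $D$ be minimally $n$-connected, $V=V(D)$, and put
$$A=\{x:\kappa^+(x)>n\},\qquad B=\{x:\kappa^-(x)>n\}.$$
By Lemma 1, an arc that is not forced to be critical by the degree at one of its ends goes from $A$ to $B$. Let $G$ be the bipartite graph on disjoint copies of $A$ and $B$ whose edges are the arcs $ab$ of $D$ with $a\in A$, $b\in B$. A vertex in $A\cap B$ appears twice. For example, for $n=1$ and the two-way path on $v_1,v_2,v_3,v_4$ we have $A=B=\{v_2,v_3\}$, and $G$ has four vertices and two disjoint edges, one for $v_2v_3$ and one for $v_3v_2$.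

**Lemma 2.** $G$ is a forest.

(This lemma is, I believe, due to Mader; here is a full proof.)

*Proof.* **Step 1: separating triples.** *We record why an arc $e=ab\in E(G)$ is critical.* Since $D-e$ is not $n$-connected and $|V|>n$, there is $S$ with $|S|\le n-1$ and $D-e-S$ not strong. So there is a partition $V=X\cup S\cup Y$ with $X,Y\neq\emptyset$ and no arc of $D-e$ from $X$ to $Y$. As $D-S$ is strong, some arc of $D$ goes from $X$ to $Y$, and it must be $e$: so $a\in X$, $b\in Y$.

If $X=\{a\}$, all out-neighbors of $a$ lie in $S\cup\{b\}$, so $\kappa^+(a)\le n$, contradicting $a\in A$. Hence $|X|\ge2$, and in the same way $|Y|\ge2$ because $b\in B$. If $|S|\le n-2$, then $S\cup\{a\}$ has at most $n-1$ elements and no arc of $D$ goes from $X\setminus\{a\}\ne\emptyset$ to $Y$, contradicting $n$-connectedness. Therefore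
$$|S|=n-1,\qquad |X|\ge2,\qquad |Y|\ge 2. \tag{1}$$
Fix one such triple $(X_e,S_e,Y_e)$ for each $e\in E(G)$. In the example above, for $e=v_2v_3$ it is $(\{v_1,v_2\},\emptyset,\{v_3,v_4\})$.

**Step 2: two edges at the same $a$ have disjoint $Y$-sides.** *This uncrossing step is the only way two triples will interact.* Let $e=ab$ and $e'=ab'$ be distinct edges of $G$ with triples $(X,S,Y)$ and $(X',S',Y')$. We claim $Y\cap Y'=\emptyset$.

Suppose not. An arc from $X$ to $Y\cap Y'$ can only be $ab$, and one from $X'$ to $Y\cap Y'$ can only be $ab'$. If $b\in Y'$, then $ab$ would be an arc from $X'$ to $Y'$ different from $e'$, which is impossible; so $b\notin Y'$, and similarly $b'\notin Y$. Hence neither $b$ nor $b'$ lies in $Y\cap Y'$, and no arc goes from $X\cup X'$ to $Y\cap Y'$. These sets are disjoint and non-empty, so $n$-connectedness gives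
$$|V\setminus((X\cup X')\cup(Y\cap Y'))|\ge n.$$
Put $W=V\setminus((X\cap X')\cup(Y\cup Y'))$. Since $|X\cup X'|+|X\cap X'|=|X|+|X'|$, and likewise for $Y,Y'$,
$$|V\setminus((X\cup X')\cup(Y\cap Y'))|+|W|=2|V|-|X|-|X'|-|Y|-|Y'|=|S|+|S'|=2n-2.$$
So $|W|\le n-2$. The only arcs from $X\cap X'$ to $Y\cup Y'$ are $ab$ and $ab'$. If $X\cap X'=\{a\}$, all out-neighbors of $a$ lie in $W\cup\{b,b'\}$ and $\kappa^+(a)\le n$, a contradiction. Otherwise no arc goes from $(X\cap X')\setminus\{a\}\neq\emptyset$ to $Y\cup Y'$, and the remaining vertices $W\cup\{a\}$ number at most $n-1$, again a contradiction.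

**Step 3: every non-empty $F\subseteq E(G)$ has a vertex of degree $1$.** *This rules out cycles.* Among all numbers $|X_f|,|Y_f|$ with $f\in F$ take the smallest. Reversing all arcs of $D$ exchanges $A$ with $B$ and turns each triple $(X,S,Y)$ into $(Y,S,X)$, so we may assume that the smallest number is $|X_e|$ with $e=ab$. Write $(X,S,Y)$ for the triple of $e$. We show that $e$ is the only edge of $F$ at $a$.

Suppose $e'=ab'\in F$ with $e'\ne e$, with triple $(X',S',Y')$. By Step 2, $Y'\subseteq X\cup S$. Put $Q=X\cap X'$, so $a\in Q$. Minimality of $|X|$ gives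
$$|Q|+|X\cap S'|+|X\cap Y'|=|X|\le|Y'|=|X\cap Y'|+|S\cap Y'|,$$
hence
$$|S\cap Y'|\ge|Q|+|X\cap S'|. \tag{2}$$
Let $N$ be the set of out-neighbors of $Q$ outside $Q$. A vertex of $N$ lies in $X\cup S\cup\{b\}$, because its in-neighbor in $Q$ is in $X$, and in $X'\cup S'\cup\{b'\}$, because that in-neighbor is in $X'$. So if it is neither $b$ nor $b'$, it lies in $(X\cup S)\cap(X'\cup S')$ but not in $X\cap X'$:
$$N\subseteq (X\cap S')\cup(S\cap X')\cup(S\cap S')\cup\{b,b'\}.$$
The two middle sets are disjoint from $Y'$ and lie in $S$, so together they have at most $n-1-|S\cap Y'|$ elements. With (2),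
$$|N|\le|X\cap S'|+(n-1-|S\cap Y'|)+2\le n+1-|Q|.$$
If $|Q|=1$, then $Q=\{a\}$ and $\kappa^+(a)=|N|\le n$, a contradiction. If $|Q|\ge2$, then $|N|\le n-1$, and by (1)
$$|Q\cup N|\le n+1<n+3\le|X|+|S|+|Y|=|V|.$$
So in $D-N$ no arc leaves $Q$, and there are vertices outside $Q$; thus $D-N$ is not strong, a contradiction. Hence $a$ has degree $1$ in $F$.

A cycle in $G$ would be a set $F$ of edges in which all degrees are $2$. So $G$ is a forest. $\square$

## 4. A vertex with both degrees at most $n+1$

*Proof of Theorem 2.* Suppose every vertex has $\max\{\kappa^+,\kappa^-\}\ge n+2$. Then $A\cup B=V$. Put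
$$A'=A\setminus B,\qquad B'=B\setminus A,\qquad T=A\cap B.$$
By Lemma 1, vertices of $A'$ have $\kappa^-=n$, so $\kappa^+\ge n+2$; vertices of $B'$ have $\kappa^+=n$ and $\kappa^-\ge n+2$; vertices of $T$ have both degrees at least $n+1$.

**Step 1: a lower bound for $|E(G)|$.** *We count the arcs leaving $A$.* There are at least $(n+2)|A'|+(n+1)|T|$ of them. Those that do not end in $B$ end in $V\setminus B=A'$, and at most $n|A'|$ arcs end there. So
$$|E(G)|\ge(n+2)|A'|+(n+1)|T|-n|A'|=2|A'|+(n+1)|T|.$$
Counting arcs entering $B$ gives $|E(G)|\ge2|B'|+(n+1)|T|$ in the same way.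

**Step 2: comparison with the forest bound.** *The average of the two bounds is too large.* Averaging,
$$|E(G)|\ge|A'|+|B'|+(n+1)|T|\ge|A'|+|B'|+2|T|=|A|+|B|.$$
But $G$ is a forest on $|A|+|B|>0$ vertices, so $|E(G)|\le|A|+|B|-1$, a contradiction. $\square$

**Where the count stops.** To approach the conjecture one would assume only $\max\{\kappa^+,\kappa^-\}\ge n+1$ everywhere. The same count then yields
$$|E(G)|\ge\tfrac12(|A'|+|B'|)+(n+1)|T|,\qquad |E(G)|\le|A'|+|B'|+2|T|-1 .$$
If $T=\emptyset$, these are perfectly compatible. So the argument loses its force exactly between $n+2$ and $n+1$, and it points at a place to look: digraphs with $T=\emptyset$, in which every vertex is of one of two types,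

* *type A*: in-degree exactly $n$, out-degree at least $n+1$;
* *type B*: out-degree exactly $n$, in-degree at least $n+1$.

## 5. What has to be certified, and four kinds of cuts

Suppose we have an $n$-connected digraph with all vertices of type A or type B. By Lemma 1 every arc with head of type A or tail of type B is critical. Only the arcs from type A to type B need an argument, and for each we shall show a cut of the following kind.

**Lemma 3.** Let $e$ be an arc of a digraph $D$ with vertex set $V$. Let $U\subseteq V$ be non-empty and $S\subseteq V\setminus U$ with $|S|=n-1$ and $V\setminus(U\cup S)\ne\emptyset$. If $e$ is the only arc from $U$ to $V\setminus(U\cup S)$, then $D-e$ is not $n$-connected.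

*Proof.* In $D-e-S$ no arc leaves $U$, and there are vertices outside $U$. So $D-e-S$ is not strong, while $|S|<n$. $\square$

The typical use: a set $U$ has exactly $n$ out-neighbors outside it, and one of them is entered from $U$ by the single arc $e$; put the other $n-1$ into $S$. We shall build the digraph around nested sets $U$ of this sort.

* A *block* $\{x_k\}\cup\{y\}$ whose out-neighbors outside are $a_2,a_3$ and $n-2$ vertices $b_i$, each $b_i$ entered from the block by one private arc $x_ib_i$.
* A *cap*, containing such a block, left only through the $n$ vertices $a_1,\dots,a_n$, where $a_1$ has a single arc leaving the cap.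
* A cap together with one further vertex $q$, having exactly $n$ out-neighbors outside.
* A *side*, consisting of $n$ caps and $2n$ connecting vertices, from which exactly $n$ arcs lead to the other side.

Many caps per side make connectivity tractable: fewer than $n$ deleted vertices miss some cap on each side completely, and it suffices to travel to and from the undamaged caps. To keep the work in half, the construction will be isomorphic to its own reverse by a map exchanging the two types.

The difficulty is to get exactly the right degrees. To see the flavor: each block has $n-1$ vertices $x_k$ and the vertex $y$. If all of them sent arcs to $a_2$, then with the arc $b_2a_2$ the in-degree of $a_2$ would be $(n-1)+1+1=n+1$, one too many. So one of them, $x_4$, must skip $a_2$. Then $x_4$ reaches $a_2$ via $y$ instead, which is why there is an arc $x_4y$. Similarly $x_5$ skips $a_3$ and has an arc to $y$. The vertex $x_0$ has no partner $b_0$; without an arc $x_0y$ its out-degree would be $(n-2)+2=n$, one too few. This is how the special indices $0,4,5$ arise.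

## 6. Caps and sides

Let $n\ge5$. Put $[n]=\{1,\dots,n\}$ and
$$R=[n]\setminus\{2,3\},\qquad R_0=R\cup\{0\},\qquad J=[n]\setminus\{2,3,4\}.$$
So $|R_0|=n-1$, $|J|=n-3$, and $1,5\in J$. The indices $1,\dots,5$ all have a named role, and this is where $n\ge5$ enters. Let $h:R_0\to[n]\setminus\{5\}$ be
$$h(4)=2,\quad h(5)=3,\quad h(0)=4,\quad h(i)=i\ \text{ for } i\in\{1\}\cup\{6,\dots,n\}.$$
It is a bijection: the values are $2,3,4,1,6,\dots,n$, each once.

**A cap $P$** has the $4n$ vertices $a_i,b_i$ ($i\in[n]$), $x_k,z_k$ ($k\in R_0$), $y$, $w$, and the following arcs.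

* (A1) $x_k\to x_m$ for all $k\ne m$ in $R_0$.
* (A2) $y\to x_k$ for all $k\in R_0$; $x_k\to y$ for $k\in\{0,4,5\}$.
* (A3) $x_k\to a_2$ for $k\ne4$; $x_k\to a_3$ for $k\ne5$; $y\to a_2$; $y\to a_3$.
* (A4) $a_j\to a_i$ for all $i\in R$, $j\in[n]\setminus\{i\}$.
* (A5) $a_{h(k)}\to x_k$ for $k\in R_0$.
* (A6) $a_j\to y$ for $j\in J$.
* (B1) $z_k\to z_m$ for all $k\ne m$ in $R_0$.
* (B2) $z_k\to w$ for all $k\in R_0$; $w\to z_k$ for $k\in\{0,4,5\}$.
* (B3) $b_2\to z_k$ for $k\ne4$; $b_3\to z_k$ for $k\ne5$; $b_2\to w$; $b_3\to w$.
* (B4) $b_i\to b_j$ for all $i\in R$, $j\in[n]\setminus\{i\}$.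
* (B5) $z_k\to b_{h(k)}$ for $k\in R_0$.
* (B6) $w\to b_j$ for $j\in J$.
* (C1) $b_i\to a_i$ for $i\in[n]$.
* (C2) $x_i\to b_i$ for $i\in R$.
* (C3) $a_i\to z_i$ for $i\in R$.

**The digraph $D$.** Take disjoint caps $P^{l,c}$ for $l\in\{1,2\}$ and $c\in\mathbb Z_n$, with vertices $a^{l,c}_i$ and so on, and further vertices $p^l_c,q^l_c$ for $l\in\{1,2\}$, $c\in\mathbb Z_n$. The lower indices of $p$ and $q$ are read in $\mathbb Z_n$. Add the arcs

* (E1) $q^l_c\to p^l_c$;
* (E2) $p^l_c\to q^{3-l}_c$;
* (E3) $a^{l,c}_i\to q^l_{c+i-1}$ and $p^l_{c+i-1}\to b^{l,c}_i$ for $i\in[n]$;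
* (E4) $a^{l,c}_i\to p^l_c$ and $q^l_c\to b^{l,c}_i$ for $i=2,\dots,n$.

*Side $l$* is the set of all vertices with upper index $l$. There are $2n$ caps, so $|V(D)|=2n\cdot4n+4n=8n^2+4n$. There are no loops. There are no multiple arcs either, because no two classes (or parts of classes) share the same pair (letter of the tail, letter of the head), and within each part the listed arcs are distinct.

The vertices $a,x,y,p$ will turn out to be of type A, and $b,z,w,q$ of type B. We use these names now.

**The case $n=5$.** Here $R=\{1,4,5\}$, $R_0=\{0,1,4,5\}$, $J=\{1,5\}$, and $h$ sends $0,1,4,5$ to $4,1,2,3$. There are $220$ vertices. The out-neighbors of the type A vertices belonging to the cap $P^{l,c}$, together with $p^l_c$, are as follows (upper indices $l,c$ suppressed inside the cap):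

| vertex | out-neighbors |
|---|---|
| $x_0$ | $x_1,x_4,x_5,\ y,\ a_2,a_3$ |
| $x_1$ | $x_0,x_4,x_5,\ a_2,a_3,\ b_1$ |
| $x_4$ | $x_0,x_1,x_5,\ y,\ a_3,\ b_4$ |
| $x_5$ | $x_0,x_1,x_4,\ y,\ a_2,\ b_5$ |
| $y$ | $x_0,x_1,x_4,x_5,\ a_2,a_3$ |
| $a_1$ | $a_4,a_5,\ x_1,\ y,\ z_1,\ q^l_c$ |
| $a_2$ | $a_1,a_4,a_5,\ x_4,\ q^l_{c+1},p^l_c$ |
| $a_3$ | $a_1,a_4,a_5,\ x_5,\ q^l_{c+2},p^l_c$ |
| $a_4$ | $a_1,a_5,\ x_0,\ z_4,\ q^l_{c+3},p^l_c$ |
| $a_5$ | $a_1,a_4,\ y,\ z_5,\ q^l_{c+4},p^l_c$ |
| $p^l_c$ | $q^{3-l}_c$ and one $b$ in each of the five caps of side $l$ |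

All out-degrees are $6=n+1$.

## 7. Reversal symmetry and the degrees

**Lemma 4.** The involution $\varphi$ given by $a\leftrightarrow b$, $x\leftrightarrow z$, $y\leftrightarrow w$, $p\leftrightarrow q$, keeping all indices, is an isomorphism from $D$ to its reverse. It maps each cap and each side to itself and exchanges types A and B.

*Proof.* We check that $uv$ is an arc exactly if $\varphi(v)\varphi(u)$ is. For example, $x_k\to a_2$ becomes $b_2\to z_k$, with the same exception $k=4$; $a_j\to a_i$ becomes $b_i\to b_j$ with $i\in R$; $a_{h(k)}\to x_k$ becomes $z_k\to b_{h(k)}$. In the same way (A$t$) and (B$t$) are exchanged for $t=1,\dots,6$. The arc $x_i\to b_i$ becomes $a_i\to z_i$, so (C2) and (C3) are exchanged, while $b_i\to a_i$ and $q^l_c\to p^l_c$ are mapped to themselves. The arc $p^l_c\to q^{3-l}_c$ becomes $p^{3-l}_c\to q^l_c$, again in (E2). The arc $a^{l,c}_i\to q^l_{c+i-1}$ becomes $p^l_{c+i-1}\to b^{l,c}_i$, so the two halves of (E3) are exchanged; likewise $a^{l,c}_i\to p^l_c$ becomes $q^l_c\to b^{l,c}_i$, so those of (E4) are. $\square$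

**Lemma 5.** Every type A vertex has in-degree exactly $n$ and out-degree at least $n+1$. Every type B vertex has out-degree exactly $n$ and in-degree at least $n+1$.

*Proof.* By Lemma 4 it suffices to treat type A. The in-degrees are:

* $x_k$: $(n-2)+1+1=n$, from (A1), (A2), (A5);
* $y$: $3+(n-3)=n$, from (A2), (A6);
* $a_i$ with $i\in R$: $(n-1)+1=n$, from (A4), (C1);
* $a_2$ and $a_3$: $(n-2)+1+1=n$, from the $x_k$ in (A3), from $y$ in (A3), and from (C1);
* $p^l_c$: $1+(n-1)=n$, from (E1), (E4).

The out-degrees are:

* $x_0$: $(n-2)+1+2=n+1$, from (A1), (A2), (A3);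
* $x_4$ and $x_5$: $(n-2)+1+1+1=n+1$, from (A1), (A2), (A3), (C2);
* $x_k$ with $k\notin\{0,4,5\}$: $(n-2)+2+1=n+1$, from (A1), (A3), (C2);
* $y$: $(n-1)+2=n+1$, from (A2), (A3);
* $p^l_c$: $1+n=n+1$, from (E2) and (E3), because for each cap $P^{l,c'}$ exactly one $i\in[n]$ satisfies $c'+i-1=c$ in $\mathbb Z_n$;
* $a_j$: (A4) gives $n-2$ arcs, or $n-3$ if $j\in R$; (C3) gives one more exactly if $j\in R$; so together they give $n-2$. Then (E3) gives $1$, (A5) gives $1$ if $j\ne5$, (A6) gives $1$ if $j\in J$, and (E4) gives $1$ if $j\ge2$.

For $a_j$ the first two contributions sum to $n-1$. Of the three conditions $j\ne5$, $j\in J$, $j\ge2$, exactly two hold for each $j\le5$: all but the third for $j=1$, all but the second for $j=2,3,4$, all but the first for $j=5$. All three hold for $j\ge6$. So the out-degree is $n+1$ for $j\le5$ and $n+2$ for $j\ge6$. $\square$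

So there is no vertex with $\kappa^+=\kappa^-=n$. It remains to prove that $D$ is $n$-connected and that its arcs from type A to type B are critical.

## 8. Fans inside a cap

To escape from a damaged cap we need many disjoint ways to its exits $a_1,\dots,a_n$.

**Lemma 6 (Fan Lemma).** For every vertex $v$ of a cap $P$ there are directed paths $Q_1,\dots,Q_n$ in $D[P]$ starting at $v$, pairwise sharing only $v$, such that $Q_i$ ends in $a_i$. (If $v=a_i$, then $Q_i$ is the trivial path.)

*Proof.* We list the paths for each $v$. Two facts are used repeatedly: $b_i\to a_i$ for all $i$ by (C1), and $h$ takes every value in $[n]\setminus\{5\}$ exactly once.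

* **$v=x_k$.** For $i\in R\setminus\{k\}$ take $x_k\to x_i\to b_i\to a_i$, by (A1), (C2). If $k\in R$, take $x_k\to b_k\to a_k$ for $i=k$. By (A3) we have $x_k\to a_2$ if $k\ne4$ and $x_k\to a_3$ if $k\neq5$. For $k=4$ take $x_4\to y\to a_2$, and for $k=5$ take $x_5\to y\to a_3$. The vertex $y$ is used at most once, and the path to $a_i$ ($i\in R$) uses only $x_i,b_i,a_i$ besides $v$.
* **$v=y$.** Take $y\to a_2$, $y\to a_3$, and $y\to x_i\to b_i\to a_i$ for $i\in R$.
* **$v=b_i$ with $i\in R$.** Take $b_i\to a_i$, and $b_i\to b_j\to a_j$ for $j\ne i$, by (B4).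
* **$v=b_2$.** Take $b_2\to a_2$. For $k\in R_0\setminus\{4\}$ take $b_2\to z_k\to b_{h(k)}\to a_{h(k)}$, by (B3), (B5). Since $h(4)=2$, these $h(k)$ run exactly once through $[n]\setminus\{2,5\}$. Finally take $b_2\to w\to b_5\to a_5$, by (B3) and by (B6) with $5\in J$.
* **$v=b_3$.** Take $b_3\to a_3$. For $k\in R_0\setminus\{5\}$ take $b_3\to z_k\to b_{h(k)}\to a_{h(k)}$. Since $h(5)=3$, these $h(k)$ run exactly once through $[n]\setminus\{3,5\}$. Finally take $b_3\to w\to b_5\to a_5$.
* **$v=z_k$.** Take $z_k\to b_{h(k)}\to a_{h(k)}$ and, for $m\in R_0\setminus\{k\}$, $z_k\to z_m\to b_{h(m)}\to a_{h(m)}$. These reach each $a_i$ with $i\neq5$ once. Finally take $z_k\to w\to b_5\to a_5$, by (B2), (B6).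
* **$v=w$.** Take $w\to b_j\to a_j$ for $j\in J$. For the targets $2,3,4$ take $w\to z_4\to b_2\to a_2$, $w\to z_5\to b_3\to a_3$, $w\to z_0\to b_4\to a_4$, by (B2), (B5).
* **$v=a_j$.** Take the trivial path for $a_j$ itself, and $a_j\to a_i$ for $i\in R\setminus\{j\}$, by (A4). It remains to reach those of $a_2,a_3$ that differ from $a_j$, by paths whose interior contains no $a$.
  * $j=2$: $a_2\to x_4\to a_3$, as $h(4)=2$.
  * $j=3$: $a_3\to x_5\to a_2$, as $h(5)=3$.
  * $j\in R\setminus\{5\}$: let $k=h^{-1}(j)$. Since $j\notin\{2,3\}$, we have $k\notin\{4,5\}$. Take $a_j\to x_k\to a_2$ by (A5), (A3), and $a_j\to z_j\to z_5\to b_3\to a_3$ by (C3), (B1), (B5), (C1). Here $z_j\neq z_5$.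
  * $j=5$: $a_5\to y\to a_2$ by (A6), (A3), and $a_5\to z_5\to b_3\to a_3$ by (C3), (B5), (C1).

In each case there are $n$ paths, one to each $a_i$, and the listed vertices other than $v$ are distinct from path to path. $\square$

**Lemma 7.** $D[P]$ is strong for every cap $P$.

*Proof.* By Lemma 6 every vertex of $P$ reaches $a_1$ in $D[P]$. Applying $\varphi$, we get that $b_1=\varphi(a_1)$ reaches every vertex of $P$. Finally $a_1\to z_1\to w\to b_1$ by (C3), (B2), (B6), as $1\in R\cap J$. $\square$

## 9. $D$ survives the deletion of $n-1$ vertices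

**Proposition 8.** $D$ is $n$-connected.

*Proof.* Certainly $|V(D)|>n$. Let $S\subseteq V(D)$ with $|S|\le n-1$. We use one principle several times: *among $n$ paths that start at a vertex $v\notin S$ and pairwise share only $v$, at least one avoids $S$*, since each element of $S$ lies on at most one of them.

**Step 1: undamaged caps.** *These serve as hubs.* Each side contains $n$ disjoint caps, so for $l=1,2$ there is $\lambda_l\in\mathbb Z_n$ such that $\Lambda^l=P^{l,\lambda_l}$ is disjoint from $S$. By Lemma 7, $D[\Lambda^l]$ is strong.

**Step 2: every $v\notin S$ on side $l$ reaches $\Lambda^l$ in $D-S$.** *Here the fans are used.* Write $\lambda=\lambda_l$; we may assume $v\notin\Lambda^l$. For every $j\in\mathbb Z_n$, (E3) gives exactly one arc from $p^l_j$ into $\Lambda^l$, namely $p^l_j\to b^{l,\lambda}_i$ with $\lambda+i-1=j$, and different $j$ give different $i$. Write $p^l_j\to\Lambda^l$ for it.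

If $v=p^l_j$, this arc suffices, since $\Lambda^l$ avoids $S$.

If $v\in P^{l,c}$ with $c\ne\lambda$, extend each fan path $Q_i$ of Lemma 6 by
$$a^{l,c}_i\to q^l_{c+i-1}\to p^l_{c+i-1}\to\Lambda^l .$$
As $i$ runs through $[n]$, the index $c+i-1$ runs through $\mathbb Z_n$, each value once. So the $n$ extended paths pairwise share only $v$, and one avoids $S$.

If $v=q^l_j$ with $j\neq\lambda$, take $q^l_j\to p^l_j\to\Lambda^l$ and, for $i=2,\dots,n$,
$$q^l_j\to b^{l,j}_i\to a^{l,j}_i\to q^l_{j+i-1}\to p^l_{j+i-1}\to\Lambda^l ,$$
using (E4), (C1), (E3), (E1). The indices $j,j+1,\dots,j+n-1$ are distinct in $\mathbb Z_n$, so these $n$ paths pairwise share only $v$, and one avoids $S$. If $j=\lambda$, take $q^l_\lambda\to p^l_\lambda\to b^{l,\lambda}_1$ and the arcs $q^l_\lambda\to b^{l,\lambda}_i$ for $i\ge2$. Again these are $n$ paths pairwise sharing only $v$, with ends in $\Lambda^l$.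

**Step 3: every $v\notin S$ on side $l$ is reached from $\Lambda^l$ in $D-S$.** *This is Step 2 read backwards.* The set $\varphi(S)$ has at most $n-1$ elements, and $\varphi(\Lambda^l)=\Lambda^l$ is disjoint from it. Step 2 applied to $\varphi(S)$ and $\varphi(v)$ gives a path from $\varphi(v)$ to $\Lambda^l$ avoiding $\varphi(S)$. Applying $\varphi$, which reverses arcs, we get a path from $\Lambda^l$ to $v$ avoiding $S$.

**Step 4: the two hubs reach each other.** *There are $n$ disjoint tracks between the sides.* Put $s_i=\lambda_1+i-1\in\mathbb Z_n$. The paths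
$$a^{1,\lambda_1}_i\to q^1_{s_i}\to p^1_{s_i}\to q^2_{s_i}\to p^2_{s_i}\to\Lambda^2\qquad(i\in[n])$$
are pairwise disjoint, so one of them avoids $S$. Hence $\Lambda^1$ reaches $\Lambda^2$ in $D-S$. Exchanging the upper indices $1$ and $2$ of the vertices is an automorphism of $D$, so the same argument shows that $\Lambda^2$ reaches $\Lambda^1$.

**Step 5: assembling.** *We join the pieces.* Given $u,v\notin S$, go from $u$ to the hub of its side by Step 2, move inside hubs by Lemma 7 and between them by Step 4, and go from the hub of $v$'s side to $v$ by Step 3. So $D-S$ is strong. $\square$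

## 10. Every arc of $D$ is critical

*Proof of Theorem 3.* By Proposition 8, $D$ is $n$-connected, and by Lemma 5 the degrees are as claimed. It remains to show that every arc is critical.

**Step 1: arcs that are critical because of degrees.** *This disposes of most arcs.* If the head of $e$ is of type A or the tail of $e$ is of type B, then $e$ is critical by Lemmas 1 and 5.

**Step 2: the list of remaining arcs.** *We see what is left.* The arcs with tail among $a,x,y,p$ and head among $b,z,w,q$ are those of (C2), (C3), (E2) and both halves of (E3). The isomorphism $\varphi$ onto the reverse exchanges (C2) with (C3) and the two halves of (E3), and being $n$-connected is invariant under reversal. So it suffices to treat (C2), (E2) and the arcs $a^{l,c}_i\to q^l_{c+i-1}$. In each case we give $U$ and $S$ for Lemma 3; that $V\setminus(U\cup S)\neq\emptyset$ is clear, as it contains the head of $e$.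

**Step 3: (C2), $e=x_i\to b_i$ with $i\in R$.** *The cut is around the block.* Let $U=\{x_k:k\in R_0\}\cup\{y\}$ in the cap containing $e$. By (A1)–(A3) and (C2), the out-neighbors of $U$ outside $U$ are $a_2$, $a_3$ and $b_j$ ($j\in R$), and $b_j$ is entered from $U$ only by $x_j\to b_j$. Let
$$S=\{a_2,a_3\}\cup\{b_j:j\in R\setminus\{i\}\},\qquad |S|=2+(n-3)=n-1 .$$
Then $e$ is the only arc from $U$ to $V\setminus(U\cup S)$.

**Step 4: (E2), $e=p^l_c\to q^{3-l}_c$.** *The cut is between the sides.* Let $U$ be side $l$. The arcs leaving $U$ are exactly $p^l_j\to q^{3-l}_j$ for $j\in\mathbb Z_n$. Let $S=\{q^{3-l}_j:j\ne c\}$, so $|S|=n-1$. Then $e$ is the only arc from $U$ to $V\setminus(U\cup S)$.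

**Step 5: (E3) with $i=1$, $e=a_1\to q^l_c$ in $P=P^{l,c}$.** *The cut is inside the cap, at its exits.* The only arcs leaving $P$ are those of (E3) and (E4) with tails $a_1,\dots,a_n$, and since (E4) needs $i\ge2$, the only one with tail $a_1$ is $e$. Let $U=P\setminus\{a_2,\dots,a_n\}$ and $S=\{a_2,\dots,a_n\}$, so $|S|=n-1$. Then $e$ is the only arc from $U$ to $V\setminus(U\cup S)$.

**Step 6: (E3) with $i\ge2$, $e=a_i\to q^l_{c+i-1}$ in $P=P^{l,c}$.** *Now we absorb $q^l_c$ into the cap, which makes the arc $a_1\to q^l_c$ internal.* Let $U=P\cup\{q^l_c\}$. The out-neighbors of $q^l_c$ are $p^l_c$ by (E1) and the $b^{l,c}_j\in P$ with $2\le j\le n$ by (E4). So the arcs leaving $U$ are $a_j\to q^l_{c+j-1}$ and $a_j\to p^l_c$ for $2\le j\le n$, together with $q^l_c\to p^l_c$. Let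
$$S=\{p^l_c\}\cup\{q^l_{c+j-1}:2\le j\le n,\ j\ne i\},\qquad |S|=1+(n-2)=n-1 .$$
The indices $c+j-1$ with $2\le j\le n$ are distinct, so each of these $q$'s is entered from $U$ by one arc only, and $e$ is the only arc from $U$ to $V\setminus(U\cup S)$.

By Lemma 3 all these arcs are critical. So $D$ is minimally $n$-connected. $\square$

**Corollary 9.** For every $n\ge5$, the largest possible value of $\min_x\max\{\kappa^+(x;D),\kappa^-(x;D)\}$ over all minimally $n$-connected digraphs $D$ is exactly $n+1$.

*Proof.* By Theorem 2 the value is at most $n+1$ for every such $D$. In the digraph of Theorem 3 every vertex has $\max\{\kappa^+,\kappa^-\}\ge n+1$. $\square$
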